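# Weakly $p$-harmonic maps into geodesic balls of radius less than $\pi/(2\sqrt\kappa)$

## 1. A guess at the hemisphere, and three tests

Take a map from a piece of $\mathbb R^n$ into a curved target that is a critical point of the $p$-energy. Suppose its values lie in a geodesic ball. How small must the ball be to force the map to be continuous?

The first guess comes from the sphere. The map $x\mapsto x/|x|$ is discontinuous, and its values fill an equator. An equator fits into a closed hemisphere, but into no smaller ball about the pole. So one guesses: *if the curvature of the target is at most $1$, a ball of radius strictly less than $\pi/2$ excludes every singularity, with no further assumption, and radius $\pi/2$ does not.* We first make this precise and then test it.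

**Setting.** $\Omega\subset\mathbb R^n$ is a bounded domain with the Euclidean metric and $2\le p<n$, so $n\ge3$. (For $p>n$ every map in $H^{1,p}$ is continuous.) $Z$ is a compact Riemannian manifold isometrically embedded in $\mathbb R^N$, with sectional curvature bounded above by a constant $\kappa>0$. For $Q\in Z$, $\mathbb B_R(Q)$ is the closed geodesic ball of radius $R$ about $Q$. We assume that it does not meet the cut locus of $Q$, so that normal coordinates about $Q$ are defined on it. For the unit sphere, $\kappa=1$, the cut locus of $Q$ is $\{-Q\}$, and $\mathbb B_R(Q)=\{y: y\cdot Q\ge\cos R\}$ is a cap.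

**Definition (weakly $p$-harmonic, $p$-stationary).** A map $U\in H^{1,p}(\Omega,Z)=\{U\in H^{1,p}(\Omega,\mathbb R^N):U(x)\in Z\text{ a.e.}\}$ is weakly $p$-harmonic if it is critical for $\int_\Omega|\nabla U|^p\,dx$ with respect to variations of the values of $U$ in $Z$. It is $p$-stationary if it is in addition critical with respect to variations of the domain, that is, for $U\circ\Phi_t$ with $\Phi_t$ the flow of a compactly supported vector field on $\Omega$.

**Definition (regular point, scaled energy).** A point $x\in\Omega$ is regular if $U$ is Hölder continuous in a neighborhood of $x$; $\mathrm{Sing}\,U$ is the set of non-regular points. The scaled energy is $E(x_0,\rho)=\rho^{p-n}\int_{B_\rho(x_0)}|\nabla U|^p\,dx$.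

The result quoted in the source is this. Call $\mathbb B_R(Q)$ strongly regular if $R<\frac{\pi}{4\sqrt\kappa}$. If $U$ is weakly $p$-harmonic with image in a strongly regular ball, then $\mathcal H^{n-p}(\mathrm{Sing}\,U)=0$, and $x$ is regular if and only if $E(x,\rho)\to0$ as $\rho\to0$. If $U$ is in addition $p$-stationary, then $\mathrm{Sing}\,U=\emptyset$. For $p=2$, Hildebrandt, Jost and Widman obtained regularity results for maps with image in balls of radius $R<\frac{\pi}{2\sqrt\kappa}$. The conjecture to be decided is that $\mathrm{Sing}\,U=\emptyset$ already when $U$ is only weakly $p$-harmonic and $R<\frac{\pi}{2\sqrt\kappa}$. This is our guess.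

**The equation in testable form.** The tests need an equation. Write $u=U$ and $a=|\nabla u|^{p-2}$ ($a\equiv1$ if $p=2$), and sum repeated Greek indices over $1,\dots,n$. The dot is the Euclidean inner product, which on tangent vectors of $Z$ is the metric of $Z$. Let $\pi_Z$ be the nearest point projection of a neighborhood of $Z$ onto $Z$ and $P=D\pi_Z$. For $y\in Z$, $P(y)$ is the orthogonal projection onto $T_yZ$. Differentiating $\pi_Z(u)=u$ gives $P(u)\partial_\alpha u=\partial_\alpha u$, so $\partial_\alpha u\in T_uZ$ a.e.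

Let $\phi\in C_c^\infty(\Omega,\mathbb R^N)$. For small $|t|$ the map $\pi_Z(u+t\phi)$ is defined, and
$$\partial_\alpha \pi_Z(u+t\phi)=D\pi_Z(u+t\phi)(\partial_\alpha u+t\,\partial_\alpha\phi).$$
By symmetry of $D^2\pi_Z$, its $t$-derivative at $0$ is $(DP(u)\partial_\alpha u)\phi+P(u)\partial_\alpha\phi=\partial_\alpha(P(u)\phi)$. The $t$-derivative of $|\nabla\pi_Z(u+t\phi)|^p$ is bounded by $C(1+|\nabla u|)^p$, so we may differentiate under the integral. Criticality therefore means
$$\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha(P(u)\phi)=0 .\tag{1}$$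
This extends to $\phi\in H^{1,p}_0\cap L^\infty$. Take $\phi_k\in C_c^\infty$ with $\phi_k\to\phi$ in $H^{1,p}$ and a.e., and a bounded smooth $T:\mathbb R^N\to\mathbb R^N$ with bounded derivative, equal to the identity on $\{|y|\le\|\phi\|_\infty\}$. Then $T(\phi_k)\in C_c^\infty$ are uniformly bounded and converge to $\phi$ in $H^{1,p}$ and a.e.: indeed $DT(\phi_k)(\partial\phi_k-\partial\phi)\to0$ in $L^p$, and $(DT(\phi_k)-DT(\phi))\partial\phi\to0$ in $L^p$ by dominated convergence. In (1) the integrand is $a\,\partial_\alpha u\cdot(DP(u)\partial_\alpha u)\phi+a\,\partial_\alpha u\cdot P(u)\partial_\alpha\phi$. The first term is dominated by $C|\nabla u|^p$, and in the second $a\,\partial_\alpha u\in L^{p/(p-1)}$, so both pass to the limit. If $W(x)\in T_{u(x)}Z$ a.e., then $P(u)W=W$. Hence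
$$\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha W=0\quad\text{for all }W\in H_0^{1,p}\cap L^\infty(\Omega,\mathbb R^N)\text{ with }W(x)\in T_{u(x)}Z\text{ a.e.}\tag{2}$$
The same cutting by $T$ shows that if $\zeta\in H_0^{1,p}\cap L^\infty$ and $\beta\in H^{1,p}\cap L^\infty$, then $\zeta\beta\in H^{1,p}_0\cap L^\infty$: approximate $\zeta$ by uniformly bounded $\zeta_k\in C_c^\infty$; then $\zeta_k\beta\to\zeta\beta$ in $H^{1,p}$. We call this the product fact.

**The equation on the sphere.** Let $Z=S^m$ and $\Phi\in H_0^{1,p}\cap L^\infty(\Omega,\mathbb R^{m+1})$. Insert $W=\Phi-(u\cdot\Phi)u$ in (2). Since $\partial_\alpha u\cdot u=0$, we have $\partial_\alpha u\cdot\partial_\alpha W=\partial_\alpha u\cdot\partial_\alpha\Phi-(u\cdot\Phi)|\nabla u|^2$, so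
$$\int_\Omega a\,\partial_\alpha u\cdot\partial_\alpha\Phi=\int_\Omega|\nabla u|^p\,u\cdot\Phi .\tag{3}$$
Conversely (3) implies (2), since $u\cdot W=0$ for tangential $W$, and (2) implies (1). With $\Phi=\zeta Q$ and $\varphi=u\cdot Q=\cos d(u,Q)$ we get
$$\int_\Omega a\,\nabla\varphi\cdot\nabla\zeta=\int_\Omega|\nabla u|^p\varphi\,\zeta,\qquad\zeta\in H_0^{1,p}\cap L^\infty .\tag{4}$$

**Test 1: a target of dimension one.** Let $Z$ be a closed curve, with arclength parametrization $F$, $|F'|=1$, $F'\cdot F''=0$. A map into $\mathbb B_R(Q)$ is $u=F(\hat u)$ with $\hat u$ real and bounded. With $W=\psi F'(\hat u)$, (2) becomes $\int|\nabla\hat u|^{p-2}\nabla\hat u\cdot\nabla\psi=0$. This is the scalar $p$-Laplace equation, whose solutions are $C^1$ (Uhlenbeck's theorem, recalled in Section 8). The guess holds.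

**Test 2: homogeneous maps into a cap.** Let $u(x)=\omega(x/|x|)$ on $B_1$ be weakly $p$-harmonic into $S^m$ with $u\cdot Q\ge\cos R>0$. Then $\varphi$ is homogeneous of degree $0$, so $\nabla\varphi\cdot\nabla\zeta=0$ for every radial $\zeta$. By (4), $\int|\nabla u|^p\varphi\,\zeta=0$ for all radial Lipschitz $\zeta\ge0$ with compact support in $B_1$. As $\varphi>0$, $\nabla u=0$. Thus no singular homogeneous map fits into a cap of radius less than $\pi/2$.

**Test 3: radius exactly $\pi/2$.** Let $Z=S^n\subset\mathbb R^{n+1}$, $Q$ the north pole, $\Omega=B_1(0)\subset\mathbb R^n$ and $u(x)=(x/|x|,0)$. The image lies in the closed hemisphere $\mathbb B_{\pi/2}(Q)$, which does not meet $\{-Q\}$. Off $0$,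
$$\partial_\alpha\frac{x_i}{|x|}=\frac1{|x|}\Big(\delta_{i\alpha}-\frac{x_ix_\alpha}{|x|^2}\Big),\qquad |\nabla u|^2=\frac{n-1}{|x|^2},\qquad \Delta\frac{x_i}{|x|}=-\frac{2x_i}{|x|^3}+\frac{(3-n)x_i}{|x|^3}=-|\nabla u|^2\frac{x_i}{|x|} .$$
Since $p<n$, $|\nabla u|\in L^p$; integrating by parts off $B_\varepsilon$ leaves a boundary term $O(\varepsilon^{n-1})$, so $u\in H^{1,p}$. Off $0$, $\nabla|\nabla u|^{p-2}$ is radial and the radial derivative of $u$ is $0$, so $\mathrm{div}(a\nabla u)=a\Delta u=-|\nabla u|^pu$. For $\phi\in C_c^\infty(B_1,\mathbb R^{n+1})$, test this with $\eta_\varepsilon\phi$, where $\eta_\varepsilon=0$ on $B_\varepsilon$, $\eta_\varepsilon=1$ off $B_{2\varepsilon}$, $|\nabla\eta_\varepsilon|\le C/\varepsilon$. The error term is at most $C\int_{B_{2\varepsilon}\setminus B_\varepsilon}|\nabla u|^{p-1}\varepsilon^{-1}\le C\varepsilon^{n-p}\to0$. So (3) holds for $\phi\in C_c^\infty$, hence, by the approximation above, for $\phi\in H^{1,p}_0\cap L^\infty$, and $u$ is weakly $p$-harmonic.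 It is not continuous near $0$. Its scaled energy $E(0,\rho)=(n-1)^{p/2}|S^{n-1}|/(n-p)$ does not depend on $\rho$ and does not tend to $0$. By rescaling the sphere we get the same for every $\kappa$: radius $\frac{\pi}{2\sqrt\kappa}$ is too large.

## 2. The statements, and conventions

The guess is correct, and the proof yields more.

**Theorem 1.** Let $2\le p<n$, $R<\frac{\pi}{2\sqrt\kappa}$, and let $\mathbb B_R(Q)$ be disjoint from the cut locus of $Q$. Every weakly $p$-harmonic $U\in H^{1,p}(\Omega,Z)$ with $\mathrm{Im}\,U\subset\mathbb B_R(Q)$ has $\mathrm{Sing}\,U=\emptyset$.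

**Theorem 2.** Under the hypotheses of Theorem 1:

1. (Minimality, uniqueness, existence.) $U$ minimizes the $p$-energy among all $w\in H^{1,p}(\Omega,Z)$ with $\mathrm{Im}\,w\subset\mathbb B_R(Q)$ and $w-U\in H_0^{1,p}$. It is the only minimizer and the only weakly $p$-harmonic map among these $w$. Conversely, each $u_0\in H^{1,p}(\Omega,Z)$ with image in $\mathbb B_R(Q)$ is the boundary datum of exactly one weakly $p$-harmonic map with image in $\mathbb B_R(Q)$.
2. (A priori estimate.) For each $\alpha\in(0,1)$ there is $C=C(\alpha,n,p,Z,Q,R)$ such that $B_{4\rho}(x_0)\subset\Omega$ implies $|U(x)-U(y)|\le C(|x-y|/\rho)^\alpha$ on $B_\rho(x_0)$. Moreover $U\in C^{1,\gamma}_{loc}(\Omega)$ for some $\gamma>0$.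
3. (Liouville.) A weakly $p$-harmonic $U\in H^{1,p}_{loc}(\mathbb R^n,Z)$ with image in $\mathbb B_R(Q)$ is constant.
4. (Sharpness.) For all $2\le p<n$ the conclusion of Theorem 1 fails for $R=\frac{\pi}{2\sqrt\kappa}$.

Part 4 is Test 3.

**Conventions.** $Z$ is smooth, without boundary and, without loss of generality, connected; $m=\dim Z\ge1$, and $R>0$. Replacing $Z$ by $\sqrt\kappa\,Z$ we assume $\kappa=1$ and $R<\pi/2$. The cut locus of $Q$ is compact and disjoint from $\mathbb B_R(Q)$, so $R<\mathrm{inj}(Q)$. Fix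
$$R<R_1<R_2<\min\{\mathrm{inj}(Q),\pi/2\},\qquad\mathbb B=\mathbb B_R(Q),\quad\mathbb B_i=\mathbb B_{R_i}(Q),\quad r=d(\cdot,Q).$$
We write $u$ for $U$, $\langle f\rangle_B=\frac1{|B|}\int_Bf$ for a mean value, and $\partial_\nu$ for the radial derivative about the center under discussion. Functions and maps smooth near $\mathbb B$ in $Z$, or near $\mathbb B\times\mathbb B$ in $Z\times Z$, can be multiplied by a cutoff and composed with $\pi_Z$, which extends them to $C_c^\infty$ functions on the ambient Euclidean space. So the chain rule holds for their compositions with $u$ or $(u,w)$. Recall also that an $H^{1,p}$ function with compact support in $\Omega$ lies in $H_0^{1,p}$.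

## 3. The supersolution $\cos r(u)$, and where a direct attack stops

Equation (4) did all the work in Test 2. We first extend it to general targets, as an inequality.

**Curvature and Jacobi fields.** Let $J\not\equiv0$ be a normal Jacobi field along a unit-speed geodesic $c$, and $f=|J|$. Where $J\ne0$, we have $ff'=J\cdot J'$, so $|f'|\le|J'|$, and since the curvature is at most $1$,
$$ff''+f'^2=|J'|^2-\mathrm{Rm}(J,c')c'\cdot J\ge f'^2-f^2,\qquad\text{that is,}\qquad f''\ge-f .\tag{5}$$

**Hessian of $-\cos r$.** We claim that on $\mathbb B_2$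
$$\mathrm{Hess}(-\cos r)\ge\cos r\;g_Z,\qquad\cos r>0 .\tag{6}$$
Let $x\in\mathbb B_2\setminus\{Q\}$, $r=r(x)$, let $c$ be the radial geodesic from $Q$ to $x$, and let $\xi\in T_xZ$ be normal to $c'$. Recall that $\mathrm{Hess}\,r(\xi,\xi)=J'(r)\cdot J(r)$, where $J$ is the normal Jacobi field with $J(0)=0$, $J(r)=\xi$, and that $\mathrm{Hess}\,r(\partial_r,\cdot)=0$. If $\xi\neq0$, then $f=|J|>0$ on $(0,r]$, as $r<\mathrm{inj}(Q)$. By (5), $(f'\sin t-f\cos t)'=(f''+f)\sin t\ge0$, and the bracket vanishes at $t=0^+$. So $f'(r)\ge\cot r\,f(r)$ and $\mathrm{Hess}\,r(\xi,\xi)=f(r)f'(r)\ge\cot r\,|\xi|^2$. Hence $\mathrm{Hess}\,r\ge\cot r\,(g_Z-dr^2)$, and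
$$\mathrm{Hess}(-\cos r)=\cos r\,dr^2+\sin r\,\mathrm{Hess}\,r\ge\cos r\,g_Z .$$
At $Q$ this holds by continuity, because $\cos r$ is a smooth function of $r^2$.

**Lemma 3.** Let $u$ be weakly $p$-harmonic with image in $\mathbb B$, and $\varphi=\cos r(u)\in[\cos R,1]$. Then $|\partial_\alpha\varphi|\le|\partial_\alpha u|$, $|\partial_\nu\varphi|\le|\partial_\nu u|$, and for $0\le\zeta\in H_0^{1,p}\cap L^\infty(\Omega)$
$$\int_\Omega a\,\nabla\varphi\cdot\nabla\zeta\ \ge\ \int_\Omega a|\nabla u|^2\varphi\,\zeta .\tag{7}$$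

*Proof.* The first claim holds because $|d\cos r|=\sin r\le1$. Put $N=\mathrm{grad}(-\cos r)$. By the product fact, $W=\zeta N(u)$ is admissible in (2), and
$$\partial_\alpha u\cdot\partial_\alpha W=\partial_\alpha\zeta\;\partial_\alpha u\cdot N(u)+\zeta\,\mathrm{Hess}(-\cos r)(\partial_\alpha u,\partial_\alpha u)=-\partial_\alpha\zeta\,\partial_\alpha\varphi+\zeta\,\mathrm{Hess}(-\cos r)(\partial_\alpha u,\partial_\alpha u).$$
Integrate against $a$ and use (6). $\square$

**Consequence: bounded scaled energy.** Let $B_{2\rho}(x_0)\subset\Omega$, and let $\eta$ be $1$ on $B_\rho$, $0$ off $B_{2\rho}$ and linear in $|x-x_0|$ between. From (7) with $\zeta=\eta^p$,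
$$\cos R\int\eta^p|\nabla u|^p\le p\int(\eta|\nabla u|)^{p-1}|\nabla\eta|\le p\Big(\int\eta^p|\nabla u|^p\Big)^{1-\frac1p}\Big(\int|\nabla\eta|^p\Big)^{\frac1p},$$
so $\int_{B_\rho}|\nabla u|^p\le(p/\cos R)^p\,|B_{2\rho}|\,\rho^{-p}$, that is,
$$E(x_0,\rho)\le\Lambda_0=\Lambda_0(n,p,R)\qquad\text{if }B_{2\rho}(x_0)\subset\Omega .\tag{8}$$

**Consequence: only the radial derivative matters.** Use $\zeta=\eta$ in (7). As $\nabla\eta$ is radial, only $\partial_\nu\varphi$ enters:
$$\cos R\int_{B_\rho}|\nabla u|^p\le\frac1\rho\int_{B_{2\rho}\setminus B_\rho}a\,|\partial_\nu u| .\tag{9}$$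
This is Test 2 in quantitative form: if $\partial_\nu u$ is small, so is the energy.

**The first attempt: a Green function.** We have bounded scaled energy, and we want small scaled energy at some small scale. For $p=2$ there is a direct way. Let $x_0=0$ and, after scaling, $B_4\subset\Omega$. Let $G_\delta=\min\{|x|^{2-n},\delta^{2-n}\}$, $0<\delta<1$, let $\eta$ be as above with $\rho=1$, and put $\zeta=\eta G_\delta$ in (7):
$$\cos R\int\eta G_\delta|\nabla u|^2\le\int\nabla(\eta\varphi)\cdot\nabla G_\delta-\int\varphi\,\nabla\eta\cdot\nabla G_\delta+\int G_\delta\,\nabla\varphi\cdot\nabla\eta .$$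
Since $G_\delta$ is harmonic off $\overline{B_\delta}$ and constant in $B_\delta$, the first term is $(n-2)\delta^{1-n}\int_{\partial B_\delta}\varphi\le(n-2)|S^{n-1}|$. The second is bounded, because $|\nabla G_\delta|\le n-2$ where $\nabla\eta\ne0$. The third is at most $\int_{B_2}|\nabla u|\le C$ by (8). With $\delta\to0$ we get $\int_{B_1}|x|^{2-n}|\nabla u|^2\le C(n,R)$. Put $e_j=2^{j(n-2)}\int_{2^{-j-1}\le|x|<2^{-j}}|\nabla u|^2$. Then $\sum_je_j\le C$ and $E(0,2^{-k})=\sum_{j\ge k}2^{(k-j)(n-2)}e_j$, so $\sum_kE(0,2^{-k})\le C$, and the energy is small at one of the first $k_0$ dyadic scales, with $k_0$ controlled.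

For $p>2$ this stops at the first term on the right. It becomes $\int a\,\nabla(\eta\varphi)\cdot\nabla G$ with $a=|\nabla u|^{p-2}$, an unknown coefficient that is only in $L^{p/(p-2)}$ and has no positive lower bound. The harmonicity of $G$ is of no use, and we have no substitute $G$ for which $\mathrm{div}(a\nabla G)$ is controlled.

The other route is (9): bound $\partial_\nu u$ by the monotonicity formula. That formula comes from domain variations $u\circ\Phi_t$, whose variation field is $Y^\beta\partial_\beta u$. For a weakly $p$-harmonic map this field is only in $L^p$, not in $H^{1,p}_0\cap L^\infty$, so (2) does not apply to it. This is why the quoted result assumes stationarity. We shall get stationarity from the smallness of the ball: *$u$ turns out to be energy minimizing, and a minimizer is critical for every kind of variation.*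

## 4. Minimality on the sphere in one computation

Let $u$ be weakly $p$-harmonic into a cap of radius $R<\pi/2$ of $S^m$, and let $w$ be any $H^{1,p}$ map into the same cap with $w-u\in H_0^{1,p}$. We compare energies. Put $\Phi=w-u$ in (3). Since $u\cdot(w-u)=-\frac12|w-u|^2$,
$$\int a\big(|\nabla w|^2-|\nabla u|^2\big)=\int a|\nabla(w-u)|^2+2\int a\,\partial_\alpha u\cdot\partial_\alpha(w-u)=\int a\big(|\nabla(w-u)|^2-|w-u|^2|\nabla u|^2\big).\tag{10}$$
With the chord length $g=|w-u|$ and $|\nabla g|\le|\nabla(w-u)|$, the right side is at least $\int a(|\nabla g|^2-g^2|\nabla u|^2)$.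

Is this nonnegative? A Poincaré inequality would need $|\nabla u|$ to be small, which is what we want to prove. In general the answer is no. For $p=2$, $n=3$ and the map of Test 3, $|\nabla u|^2=2|x|^{-2}$, and $g=1-|x|$ on $B_1$ gives $\int|\nabla g|^2=\frac{4\pi}3$, whereas $\int g^2|\nabla u|^2=8\pi\int_0^1(1-s)^2ds=\frac{8\pi}3$. So positivity must use $R<\pi/2$. It does: the operator $-\mathrm{div}(a\nabla\,\cdot\,)-a|\nabla u|^2$ in this quadratic form is the one for which, by (7), $\varphi=\cos r(u)$ is a positive supersolution. A positive supersolution makes the form nonnegative.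

**Lemma 4.** Let $u$ be weakly $p$-harmonic with image in $\mathbb B\subset Z$, $\varphi=\cos r(u)$. For every $g\in H_0^{1,p}\cap L^\infty(\Omega)$
$$\int_\Omega a\big(|\nabla g|^2-g^2|\nabla u|^2\big)\ \ge\ \int_\Omega a\,\varphi^2\Big|\nabla\frac g\varphi\Big|^2\ \ge0 .\tag{11}$$

*Proof.* As $\varphi\ge\cos R>0$, the product fact gives $\zeta=g^2/\varphi\in H_0^{1,p}\cap L^\infty$. Moreover
$$\nabla\varphi\cdot\nabla\frac{g^2}\varphi=\frac{2g}\varphi\nabla g\cdot\nabla\varphi-\frac{g^2}{\varphi^2}|\nabla\varphi|^2=|\nabla g|^2-\Big|\nabla g-\frac g\varphi\nabla\varphi\Big|^2=|\nabla g|^2-\varphi^2\Big|\nabla\frac g\varphi\Big|^2 .$$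
Insert $\zeta$ in (7): $\int a(|\nabla g|^2-\varphi^2|\nabla(g/\varphi)|^2)\ge\int a|\nabla u|^2g^2$. $\square$

Since $t\mapsto t^{p/2}$ is convex, $|\nabla w|^p-|\nabla u|^p\ge\frac p2a(|\nabla w|^2-|\nabla u|^2)$. With (10) and (11), $u$ is minimizing on the sphere. Only the equation of $u$ was used; $w$ solves nothing, so only one weight $a$ occurs.

For a general target we need a substitute for (10). On the sphere put $q(x,y)=1-x\cdot y=\frac12|x-y|^2$. The tangential part of $\Phi=w-u$ at $u$ is $w-(u\cdot w)u=-\mathrm{grad}_xq(u,w)$. This suggests testing (2) with $\mathrm{grad}_xq(u,w)$, where $q=1-\cos\ell$ and $\ell$ is the length of a geodesic joining the two points inside the ball. So we need that such geodesics exist, are unique, and depend smoothly on the endpoints, and we need an inequality for $\mathrm{Hess}\,q$.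

## 5. Geodesics inside the ball and the function $1-\cos\ell$

**Lemma 5.** Let $J\not\equiv0$ be a normal Jacobi field along a unit-speed geodesic on $[0,\ell]$, $0<\ell<\pi$, and $f=|J|$. Then
$$f(\ell)\ge f(0)\cos\ell+f'(0^+)\sin\ell .\tag{12}$$

*Proof.* Put $h(t)=f'(t)\sin(\ell-t)+f(t)\cos(\ell-t)$. Where $J\neq0$, $h'=(f''+f)\sin(\ell-t)\ge0$ by (5). Zeros of $J$ are isolated, as $J'\ne0$ at a zero. At an interior zero $t_0$, $J(t)=(t-t_0)(J'(t_0)+O(t-t_0))$ in a parallel frame, so $f'$ jumps from $-|J'(t_0)|$ to $|J'(t_0)|$ and $h$ jumps upward. As $f'$ is bounded by $|J'|$, $h(\ell^-)=f(\ell)$. So $f(\ell)\ge h(0^+)$, which is (12). $\square$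

**Lemma 6.** For $x,y\in\mathbb B_1$ there is exactly one $v=v(x,y)\in T_xZ$ with $\exp_xv=y$ and $\exp_x(sv)\in\mathbb B_1$ for all $s\in[0,1]$. Moreover $|v|<\pi$, the endpoints are not conjugate along this geodesic, and $v$ is smooth on $G:=\{r<R_1\}\times\{r<R_1\}$.

*Proof.* Let $T=\{(x,v)\in TZ:\exp_x(sv)\in\mathbb B_1\ \forall s\in[0,1]\}$, a closed set. We show that the endpoint map on $T$ is a local homeomorphism on a compact space and count preimages.

**Step 1: length and conjugate points.** This makes $T$ compact and the endpoint map locally invertible. Suppose a unit-speed geodesic $c$ stays in $\mathbb B_1$ on $[0,\pi]$. Then $\varphi=\cos r(c)>0$ satisfies $\varphi''+\varphi\le0$ by (6), and two integrations by parts give $0\ge\int_0^\pi(\varphi''+\varphi)\sin t\,dt=\varphi(0)+\varphi(\pi)>0$, a contradiction. So $|v|<\pi$ on $T$, and $T$ is compact. For a normal Jacobi field with $J(0)=0$, $J'(0)\ne0$, (12) gives $f(\ell)\ge|J'(0)|\sin\ell>0$. The tangential Jacobi fields vanishing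 at $0$ are multiples of $tc'$ and vanish nowhere else. So the endpoints are not conjugate, and $\hat{\mathcal E}(x,v)=(x,\exp_xv)$ is a local diffeomorphism near each point of $T$ (trivially so at $v=0$).

**Step 2: the endpoint map of $T$ is a local homeomorphism.** Let $\mathcal E=\hat{\mathcal E}|_T:T\to\mathbb B_1\times\mathbb B_1$ and $(x_0,v_0)\in T$. Let $\hat{\mathcal E}:\mathcal U\to\mathcal V$ be a diffeomorphism of a neighborhood $\mathcal U$ of $(x_0,v_0)$ onto a neighborhood $\mathcal V$ of its image, with $\mathcal U$ so small that geodesics with data in $\mathcal U$ stay in $\mathbb B_2$ on $[0,1]$. For $(x,y)\in\mathcal V\cap(\mathbb B_1\times\mathbb B_1)$ the corresponding geodesic lies in $\mathbb B_2$. By (6), $-\cos r$ is convex along it, hence at most $-\cos R_1$, so the geodesic lies in $\mathbb B_1$. Thus $\mathcal E:\mathcal U\cap T\to\mathcal V\cap(\mathbb B_1\times\mathbb B_1)$ is a homeomorphism.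

**Step 3: counting preimages.** Fibers of $\mathcal E$ are discrete and compact, hence finite. Let $z_1,\dots,z_k$ be the fiber over $b$ ($k=0$ allowed). Choose disjoint open $\mathcal U_i\ni z_i$ in $T$ mapped homeomorphically onto neighborhoods of $b$. The image of the compact set $T\setminus\bigcup\mathcal U_i$ is closed and misses $b$, so all points near $b$ have exactly $k$ preimages. As $\mathbb B_1\times\mathbb B_1$ is connected, the number of preimages is constant. Over $(Q,Q)$: let $(Q,v)\in T$ with $\exp_Qv=Q$. We have $r(\exp_Q(sv))=s|v|$ whenever $s|v|<\mathrm{inj}(Q)$. If $|v|>R_1$, some $s\le1$ has $R_1<s|v|<\mathrm{inj}(Q)$, and the geodesic leaves $\mathbb B_1$. So $|v|\le R_1$ and $0=r(\exp_Qv)=|v|$. The only preimage is $(Q,0)$, and the number is $1$ everywhere.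

**Step 4: smoothness.** Near a point of $G$, Step 2 shows that $\hat{\mathcal E}^{-1}(x,y)\in T$, so $(x,v(x,y))=\hat{\mathcal E}^{-1}(x,y)$, which is smooth. $\square$

On $G$ put
$$\ell=|v(x,y)|<\pi,\qquad q=1-\cos\ell,\qquad g=\sqrt{2q}=2\sin(\ell/2).$$
$\ell^2$ and $q$ are smooth on $G$ ($\cos\ell$ is a smooth function of $\ell^2$), $q=0$ if and only if $x=y$, and $\ell,g$ are smooth off the diagonal. On the sphere, $g$ is the chord length.

**Lemma 7.** Let $(x,y)\in G$, $\xi\in T_xZ$, $\eta\in T_yZ$, and, with the Hessian on $Z\times Z$,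
$$\Lambda:=|\eta|^2-|\xi|^2+2\,\mathrm{Hess}\,q\big((\xi,\eta),(\xi,0)\big).$$
If $x\ne y$, then $\Lambda\ge\big(dg(\xi,\eta)\big)^2-2q|\xi|^2$. If $x=y$, then $\Lambda\ge0$.

On the sphere this can be checked at once. Along great circles $x''=-|\xi|^2x$ and $y''=-|\eta|^2y$, so $\mathrm{Hess}\,q((\xi,\eta),(\xi,\eta))=(|\xi|^2+|\eta|^2)\,x\cdot y-2\xi\cdot\eta$. Polarizing, $\mathrm{Hess}\,q((\xi,\eta),(\xi,0))=|\xi|^2x\cdot y-\xi\cdot\eta$ and $\Lambda=|\eta-\xi|^2-2q|\xi|^2$, which is the integrand of (10).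

*Proof.* The second claim follows from the first: $\Lambda$ is continuous on $TG$, each diagonal point is a limit of off-diagonal points, and there $\Lambda\ge-2q|\xi|^2\to0$. Let $x\ne y$, let $c:[0,\ell]\to Z$ be the unit-speed geodesic of Lemma 6, $\xi_T=\xi\cdot c'(0)$, $\eta_T=\eta\cdot c'(\ell)$, and $\xi^\perp,\eta^\perp$ the normal parts. As the endpoints are not conjugate, there is a unique normal Jacobi field $J$ with $J(0)=\xi^\perp$, $J(\ell)=\eta^\perp$.

**Step 1: derivatives of $\ell$.** The first variation formula gives $d\ell(\xi,\eta)=\eta_T-\xi_T$. For the second derivative, join $\exp_x(s\xi)$ to $\exp_y(s\eta)$ by the geodesics of Lemma 6. This is a smooth variation through geodesics; its field is a Jacobi field with boundary values $\xi,\eta$, and its normal part is $J$. The endpoint curves are geodesics, so the second variation formula has no further boundary term: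
$$\mathrm{Hess}\,\ell\big((\xi,\eta),(\xi,\eta)\big)=\int_0^\ell\big(|J'|^2-\mathrm{Rm}(J,c')c'\cdot J\big)dt=J'\cdot J\big|_0^\ell .$$
$J$ depends linearly on $(\xi,\eta)$. Polarize, with $J_2$ the normal Jacobi field with $J_2(0)=\xi^\perp$, $J_2(\ell)=0$:
$$\mathrm{Hess}\,\ell\big((\xi,\eta),(\xi,0)\big)=J'\cdot J_2\big|_0^\ell=-J'(0)\cdot\xi^\perp .$$

**Step 2: splitting.** We have $\mathrm{Hess}\,q=\cos\ell\,d\ell\otimes d\ell+\sin\ell\,\mathrm{Hess}\,\ell$, $dg=\cos(\ell/2)\,d\ell$ and $\cos^2(\ell/2)=\frac{1+\cos\ell}2$. Hence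
$$\Lambda-(dg(\xi,\eta))^2+2q|\xi|^2=|\eta|^2+|\xi|^2-2\cos\ell|\xi|^2-2\cos\ell(\eta_T-\xi_T)\xi_T-2\sin\ell\,J'(0)\cdot\xi^\perp-\tfrac{1+\cos\ell}2(\eta_T-\xi_T)^2,$$
which is a sum of a tangential and a normal part. The tangential part is
$$\eta_T^2+\xi_T^2-2\cos\ell\,\xi_T\eta_T-\tfrac{1+\cos\ell}2(\eta_T-\xi_T)^2=\tfrac{1-\cos\ell}2(\xi_T+\eta_T)^2\ge0 .$$
The normal part is $|\eta^\perp|^2+|\xi^\perp|^2-2\cos\ell|\xi^\perp|^2-2\sin\ell\,J'(0)\cdot\xi^\perp$. If $\xi^\perp=0$, it is $|\eta^\perp|^2$. Otherwise put $f=|J|$; then $f(0)f'(0)=J'(0)\cdot\xi^\perp$, and by (12) it equals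
$$f(\ell)^2+f(0)^2-2f(0)\big(f(0)\cos\ell+f'(0)\sin\ell\big)\ge f(\ell)^2+f(0)^2-2f(0)f(\ell)\ge0.\qquad\square$$

## 6. Every weakly $p$-harmonic map into $\mathbb B$ is the minimizer

**Proposition 8.** Let $u$ be weakly $p$-harmonic with image in $\mathbb B$. Let $w\in H^{1,p}(\Omega,Z)$ have image in $\mathbb B$ and $w-u\in H_0^{1,p}$. With $\varphi=\cos r(u)$, $g=g(u,w)$,
$$\int_\Omega|\nabla w|^p-\int_\Omega|\nabla u|^p\ \ge\ \frac p2\int_\Omega|\nabla u|^{p-2}\varphi^2\Big|\nabla\frac g\varphi\Big|^2\ \ge0 .\tag{13}$$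

*Proof.* **Step 1: the test functions are admissible.** Let $\Psi\in C_c^\infty(\mathbb R^N\times\mathbb R^N)$ vanish at all $(x,x)$, $x\in\mathbb B$. We claim $\Psi(u,w)\in H_0^{1,p}\cap L^\infty$. Take $\psi_k\in C_c^\infty$ with $\psi_k\to w-u$ in $H^{1,p}$ and a.e. The functions $\Psi(u,u+\psi_k)-\Psi(u,u)$ lie in $H^{1,p}$ and have compact support. Their gradients consist of bounded, a.e. convergent factors times $\partial u$ or $\partial u+\partial\psi_k$, so they converge in $H^{1,p}$ to $\Psi(u,w)-\Psi(u,u)=\Psi(u,w)$.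

This applies, after cutoff and extension, to the components of $X(x,y):=\mathrm{grad}_xq(x,y)\in T_xZ$, which vanishes on the diagonal because $q$ is minimal there. It also applies to $g_\varepsilon=\sqrt{2q+\varepsilon^2}-\varepsilon$. Off the diagonal $dg_\varepsilon=\frac g{\sqrt{g^2+\varepsilon^2}}dg$ with $|dg(\xi,\eta)|\le|d\ell(\xi,\eta)|\le|\xi|+|\eta|$; on the diagonal $dg_\varepsilon=0$. As $\varepsilon\to0$, $g_\varepsilon\to g$ uniformly and the gradients converge in $L^p$ by dominated convergence. So $g\in H_0^{1,p}\cap L^\infty$, with $\partial_\alpha g=dg(\partial_\alpha u,\partial_\alpha w)$ a.e. on $\{u\ne w\}$ and $\nabla g=0$ a.e. on $\{u=w\}$.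

**Step 2: the equation of $u$ tested with $\mathrm{grad}_xq$.** Insert $W=X(u,w)$ in (2). For $\xi\in T_xZ$, $\eta\in T_yZ$ only the tangential part of $dX(\xi,\eta)$ contributes to $\xi\cdot dX_{(x,y)}(\xi,\eta)$. It is the covariant derivative of the first component of $\mathrm{grad}\,q$ in the product $Z\times Z$, so $\xi\cdot dX(\xi,\eta)=\mathrm{Hess}\,q((\xi,\eta),(\xi,0))$, and
$$\int a\,\mathrm{Hess}\,q\big((\partial_\alpha u,\partial_\alpha w),(\partial_\alpha u,0)\big)=0 .$$

**Step 3: comparing energies.** By convexity of $t^{p/2}$, then by Step 2 and Lemma 7 summed over $\alpha$ (on $\{u=w\}$ use $\Lambda\ge0$, $g=0$, $\nabla g=0$), and $2q=g^2$,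
$$\int|\nabla w|^p-\int|\nabla u|^p\ \ge\ \frac p2\int a\big(|\nabla w|^2-|\nabla u|^2\big)\ \ge\ \frac p2\int a\big(|\nabla g|^2-g^2|\nabla u|^2\big).\tag{14}$$
All integrals are finite by Hölder's inequality. Lemma 4 bounds the right side from below and gives (13). $\square$

**Proof of Theorem 2(1).** Minimality is (13).

**Step 1: uniqueness.** Let $w$ be another minimizer, or another weakly $p$-harmonic map in the class. In the second case (13) also holds with the roles exchanged. So the energies coincide, and all inequalities in (13), (14) are equalities. Hence $a|\nabla(g/\varphi)|^2=0$ a.e. and, if $p>2$, $|\nabla w|=|\nabla u|$ a.e. by strict convexity of $t^{p/2}$. Then $\nabla(g/\varphi)=0$ a.e.: where $\nabla u\ne0$, or if $p=2$, because $a>0$; where $\nabla u=0$ and $p>2$, because there $\nabla w=0$, so $\nabla g=0$ and $\nabla\varphi=0$. As $g/\varphi\in H_0^{1,p}(\Omega)$ and $\Omega$ is bounded, the Poincaré inequality gives $g=0$, that is, $w=u$.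

**Step 2: a minimizer exists.** Let $u_0$ be given. A minimizing sequence $w_k$ of $\mathbb B$-valued maps in $u_0+H_0^{1,p}$ is bounded in $H^{1,p}$. A subsequence converges weakly in $H^{1,p}$ and, by Rellich's theorem in $H_0^{1,p}$, a.e. The limit $u$ is $\mathbb B$-valued, lies in $u_0+H_0^{1,p}$, and minimizes by weak lower semicontinuity.

**Step 3: a retraction that does not increase energy.** The variations in (1) may leave $\mathbb B$, so we push them back. In polar coordinates about $Q$, $g_Z=dr^2+g_r$ with $\partial_rg_r=2\,\mathrm{Hess}\,r\ge0$ on tangent vectors to the spheres in $\mathbb B_2$, since $\cot r>0$. Let $\Pi:\mathbb B_1\to\mathbb B$, $(r,\theta)\mapsto(\min\{r,R\},\theta)$. In normal coordinates this is the Euclidean radial projection onto a ball, so $\Pi$ is Lipschitz. Let $w\in H^{1,p}$ be $\mathbb B_1$-valued, with a representative absolutely continuous on almost every line parallel to an axis. On almost every such line all values lie in $\mathbb B_1$, since almost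 all do and $\mathbb B_1$ is closed, and $\Pi\circ w$ is absolutely continuous. On the open set where $r(w)>R$, $|\partial_\alpha(\Pi\circ w)|^2=g_R(\partial_\alpha\theta,\partial_\alpha\theta)\le g_{r(w)}(\partial_\alpha\theta,\partial_\alpha\theta)\le|\partial_\alpha w|^2$ a.e. On the set where $r(w)\le R$, $\Pi\circ w=w$, and two absolutely continuous functions have equal derivatives a.e. on the set where they agree. So $|\partial_\alpha(\Pi\circ w)|\le|\partial_\alpha w|$ a.e.

**Step 4: the minimizer is weakly $p$-harmonic.** For $\phi\in C_c^\infty$ and small $|t|$, $w_t=\pi_Z(u+t\phi)$ is $\mathbb B_1$-valued, since it is uniformly close to $u$. Off $\mathrm{supp}\,\phi$, $\Pi\circ w_t=u$. Hence $\int|\nabla u|^p\le\int|\nabla(\Pi\circ w_t)|^p\le\int|\nabla w_t|^p$, with equality at $t=0$. So the derivative of the right side at $t=0$ vanishes, which is (1). Uniqueness is Step 1. $\square$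

## 7. Monotonicity and small energy at a controlled scale

From now on $u$ is as in Theorem 1. We can now use the monotonicity formula together with (9).

**Step 1: $u$ is $p$-stationary.** For the flow $\Phi_t$ of $Y\in C_c^\infty(\Omega,\mathbb R^n)$, $u\circ\Phi_t$ is $\mathbb B$-valued and equals $u$ near $\partial\Omega$. By Proposition 8, $t=0$ minimizes
$$\int|\nabla(u\circ\Phi_t)|^p\,dx=\int\big|Du(y)\,D\Phi_t(\Phi_{-t}(y))\big|^p\det D\Phi_{-t}(y)\,dy .$$
Here $D\Phi_t\circ\Phi_{-t}=I+tDY+O(t^2)$ and $\det D\Phi_{-t}=1-t\,\mathrm{div}\,Y+O(t^2)$. Differentiating at $t=0$,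
$$\int|\nabla u|^p\,\mathrm{div}\,Y-p\int a\,\partial_\alpha u\cdot\partial_\beta u\;\partial_\alpha Y^\beta=0 .\tag{15}$$
Mollifying, (15) holds for Lipschitz $Y$ with compact support that are $C^1$ off finitely many spheres.

**Step 2: monotonicity formula.** Take $Y=\eta(|x-x_0|)(x-x_0)$ with $\eta=1$ on $[0,\rho]$, $\eta=0$ on $[\rho+\delta,\infty)$, linear between. Then $\partial_\alpha Y^\beta=\eta\,\delta_{\alpha\beta}+\eta'\frac{(x-x_0)_\alpha(x-x_0)_\beta}{|x-x_0|}$, and (15) reads
$$(n-p)\int\eta|\nabla u|^p+\int|x-x_0|\,\eta'|\nabla u|^p-p\int|x-x_0|\,\eta'\,a|\partial_\nu u|^2=0 .$$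
Let $I(\rho)=\int_{B_\rho(x_0)}|\nabla u|^p$, $J(\rho)=\int_{B_\rho(x_0)}a|\partial_\nu u|^2$. As $\delta\to0$, for a.e. $\rho<\mathrm{dist}(x_0,\partial\Omega)$: $(n-p)I-\rho I'+p\rho J'=0$, that is, $(\rho^{p-n}I)'=p\rho^{p-n}J'$. Since $I,J$ are locally absolutely continuous, for $\sigma<\rho$ with $B_\rho(x_0)\subset\Omega$
$$E(x_0,\rho)-E(x_0,\sigma)=p\int_{B_\rho\setminus B_\sigma}|x-x_0|^{p-n}a\,|\partial_\nu u|^2\ \ge0 .\tag{16}$$

**Step 3: energy is bounded by its own increment.** Let $B_{2\rho}(x_0)\subset\Omega$. By (9) and the Cauchy–Schwarz inequality,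
$$\cos R\int_{B_\rho}|\nabla u|^p\le\frac1\rho\Big(\int_{B_{2\rho}\setminus B_\rho}a|\partial_\nu u|^2\Big)^{1/2}\Big(\int_{B_{2\rho}}|\nabla u|^{p-2}\Big)^{1/2}.$$
By (16) the first integral is at most $\frac1p(2\rho)^{n-p}(E(x_0,2\rho)-E(x_0,\rho))$. By Hölder's inequality the second is at most $C\rho^{2n/p}\big(\rho^{n-p}E(x_0,2\rho)\big)^{(p-2)/p}=C\rho^{n-p+2}E(x_0,2\rho)^{(p-2)/p}$. Multiply by $\rho^{p-n}$; the powers of $\rho$ cancel, because $(p-n)-1+\frac{n-p}2+\frac{n-p+2}2=0$:
$$E(x_0,\rho)\le C\big(E(x_0,2\rho)-E(x_0,\rho)\big)^{1/2}E(x_0,2\rho)^{\frac{p-2}{2p}},\qquad C=C(n,p,R).\tag{17}$$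

**Lemma 9.** For each $\varepsilon>0$ there is $k_0=k_0(\varepsilon,n,p,R)$ such that $B_{2\rho}(x_0)\subset\Omega$ implies $E(x_0,s)\le\varepsilon$ for all $0<s\le2^{-k_0}\rho$.

*Proof.* With $\rho_k=2^{-k}\rho$, (8) gives $\sum_{k=1}^{k_0}(E(x_0,2\rho_k)-E(x_0,\rho_k))=E(x_0,\rho)-E(x_0,\rho_{k_0})\le\Lambda_0$. So some $k\le k_0$ has $E(x_0,2\rho_k)-E(x_0,\rho_k)\le\Lambda_0/k_0$. By monotonicity $E(x_0,2\rho_k)\le\Lambda_0$, so (17) gives $E(x_0,\rho_k)\le C(\Lambda_0/k_0)^{1/2}\Lambda_0^{(p-2)/(2p)}\le\varepsilon$ if $k_0$ is large. By (16), $E(x_0,s)\le E(x_0,\rho_k)$ for $s\le2^{-k_0}\rho$. $\square$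

## 8. From small energy to power decay

We now show that small energy on one ball forces $E(x_0,s)$ to decay like $s^{p\alpha}$, for any $\alpha<1$. The plan is to compare $u$, in coordinates, with a solution of a system with constant coefficients.

**Coordinates.** Let $F$, from a neighborhood of $D=\{|y|\le R\}\subset\mathbb R^m$ into $Z\subset\mathbb R^N$, be the inverse of normal coordinates about $Q$. So $F(D)=\mathbb B$, and $D$ is a *convex* Euclidean ball. Write $u=F(\hat u)$ with $\hat u\in H^{1,p}(\Omega,D)$, and $h_{ij}=\partial_iF\cdot\partial_jF$, which on $D$ is uniformly elliptic with bounded derivatives. Then $|\nabla u|^2=h_{ij}(\hat u)\partial_\alpha\hat u^i\partial_\alpha\hat u^j$ is comparable to $|\nabla\hat u|^2$; $E$ is always defined with $|\nabla u|$. Constants $C$ depend on $n,p,Z,Q,R$ only. Put $A(y,\xi)_i^\alpha=(h_{kl}(y)\xi^k_\beta\xi^l_\beta)^{\frac{p-2}2}h_{ij}(y)\xi^j_\alpha$. Take $W=\psi^k\partial_kF(\hat u)$ in (2) and use $\partial_iF\cdot\partial_k\partial_lF\,\xi^i\xi^l=\frac12\partial_kh_{il}\,\xi^i\xi^l$.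 For $\psi\in H_0^{1,p}\cap L^\infty(\Omega,\mathbb R^m)$,
$$\Big|\int A(\hat u,\nabla\hat u)\cdot\nabla\psi\Big|=\Big|\frac12\int a\,\psi^k\,\partial_kh_{ij}(\hat u)\,\partial_\alpha\hat u^i\partial_\alpha\hat u^j\Big|\le C\int|\nabla u|^p|\psi| .\tag{18}$$

**Lemma 10.** There are $q_0>p$ and $C$ with
$$\langle|\nabla u|^{q_0}\rangle_{B_{\rho/2}}^{1/q_0}\le C\,\langle|\nabla u|^p\rangle_{B_\rho}^{1/p}\qquad\text{for all balls }B_\rho\subset\subset\Omega .\tag{19}$$

*Proof.* **Step 1: a Caccioppoli inequality from minimality.** Let $b\in D$, $\rho/2\le s<t\le\rho$, and let $\eta$ be a cutoff with $\eta=1$ on $B_s$, $\mathrm{supp}\,\eta\subset\overline{B_t}$, $|\nabla\eta|\le(t-s)^{-1}$. By convexity of $D$, $(1-\eta)\hat u+\eta b$ is $D$-valued; it equals $\hat u$ off $B_t$ and is constant on $B_s$. Proposition 8 with $w=F((1-\eta)\hat u+\eta b)$ gives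
$$\int_{B_t}|\nabla u|^p\le C\int_{B_t\setminus B_s}|\nabla u|^p+C(t-s)^{-p}\int_{B_\rho}|\hat u-b|^p .$$
Replace the left side by the integral over $B_s$ and add $C\int_{B_s}|\nabla u|^p$. With $f(s)=\int_{B_s}|\nabla u|^p$, $\theta=\frac C{C+1}<1$ and $M=C\int_{B_\rho}|\hat u-b|^p$, we get $f(s)\le\theta f(t)+M(t-s)^{-p}$. Choose $\tau\in(0,1)$ with $\theta\tau^{-p}<1$, $s_0=\rho/2$, $s_{i+1}-s_i=(1-\tau)\tau^i\rho/2$, so $s_i\uparrow\rho$. Iterating,
$$f(\rho/2)\le\theta^kf(s_k)+M\big((1-\tau)\tfrac\rho2\big)^{-p}\sum_{i<k}(\theta\tau^{-p})^i .$$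
With $k\to\infty$, $\int_{B_{\rho/2}}|\nabla u|^p\le C\rho^{-p}\int_{B_\rho}|\hat u-b|^p$.

**Step 2: reverse Hölder inequality.** Let $b=\langle\hat u\rangle_{B_\rho}$, which lies in $D$ by convexity, and $s=\frac{np}{n+p}$, so that $\frac{ns}{n-s}=p$. Here $1\le s<p$, as $np-n-p=(n-1)(p-1)-1>0$. The Sobolev–Poincaré inequality gives $\langle|\nabla u|^p\rangle_{B_{\rho/2}}\le C\langle|\nabla u|^s\rangle_{B_\rho}^{p/s}$ for all $B_\rho\subset\subset\Omega$.

**Step 3: self-improvement.** The Gehring–Giaquinta–Modica lemma states: if $0\le f\in L^\tau_{loc}(\Omega)$, $\tau>1$, and $\langle f^\tau\rangle_{B_{\rho/2}}\le C\langle f\rangle_{B_\rho}^\tau$ for all $B_\rho\subset\subset\Omega$, then for some $\tau'>\tau$ and $C'$ depending on $C,n,\tau$ only, $\langle f^{\tau'}\rangle_{B_{\rho/2}}^{1/\tau'}\le C'\langle f^\tau\rangle_{B_\rho}^{1/\tau}$ for all such balls. Apply it with $f=|\nabla u|^s$, $\tau=p/s$; then $q_0=s\tau'$ works. $\square$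

**The comparison map.** Let $B_\rho=B_\rho(x_0)\subset\subset\Omega$, $B'=B_{\rho/2}(x_0)$, $b=\langle\hat u\rangle_{B'}\in D$. Let $v$ be the unique minimizer in $\hat u+H_0^{1,p}(B',\mathbb R^m)$ of the strictly convex functional $\int_{B'}(h_{ij}(b)\partial_\alpha v^i\partial_\alpha v^j)^{p/2}$, and $\psi=\hat u-v$, extended by $0$.

**Lemma 11.** If $K\subset D$ is closed and convex with $\hat u\in K$ a.e. on $B'$, then $v$ is $K$-valued. Moreover, with $p'=\frac p{p-1}$ and $\beta=\frac{q_0-p}{pq_0}>0$,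
$$\int_{B'}|\nabla\psi|^p\le C\int_{B'}\big(|\hat u-b|^{p'}+|\psi|\big)|\nabla u|^p,\tag{20}$$
$$\int_{B'}|\nabla\psi|^p\le C\,E(x_0,\rho)^\beta\int_{B_\rho}|\nabla u|^p .\tag{21}$$

*Proof.* **Step 1: $v$ stays in $K$.** This makes $\psi$ bounded, hence admissible in (18). Let $\mathcal P$ be the nearest point projection onto $K$ for the inner product $h(b)$; it is $1$-Lipschitz for $h(b)$, so $\mathcal P\circ v$ has no larger energy than $v$. It is a competitor: if $\psi_k\in C_c^\infty(B')$, $\psi_k\to v-\hat u$ in $H^{1,p}$, then $\mathcal P(\hat u+\psi_k)-\hat u=\mathcal P(\hat u+\psi_k)-\mathcal P(\hat u)$ has compact support in $B'$, is bounded in $H^{1,p}$, and converges in $L^p$ to $\mathcal P\circ v-\hat u$, which therefore lies in $H_0^{1,p}(B')$. By uniqueness $v=\mathcal P\circ v$. In particular (take $K=D$) $v$ is $D$-valued, and $\psi\in H_0^{1,p}\cap L^\infty$.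

**Step 2: proof of (20).** For vectors $X,Y$ in an inner product space and $p\ge2$,
$$(|X|^{p-2}X-|Y|^{p-2}Y)\cdot(X-Y)=\tfrac12(|X|^{p-2}+|Y|^{p-2})|X-Y|^2+\tfrac12(|X|^{p-2}-|Y|^{p-2})(|X|^2-|Y|^2).$$
The last term is nonnegative and $|X-Y|^{p-2}\le2^{p-2}\max\{|X|,|Y|\}^{p-2}$, so the left side is at least $2^{1-p}|X-Y|^p$. With the inner product given by $h(b)$, $(A(b,\xi)-A(b,\zeta))\cdot(\xi-\zeta)\ge c|\xi-\zeta|^p$. Moreover $\int_{B'}A(b,\nabla v)\cdot\nabla\psi=0$ (Euler–Lagrange equation of $v$). Also $|A(\hat u,\nabla\hat u)-A(b,\nabla\hat u)|\le C|\hat u-b||\nabla u|^{p-1}$, by integrating $\partial_yA$ along the segment from $b$ to $\hat u$ in $D$. With (18),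
$$c\int_{B'}|\nabla\psi|^p\le\int_{B'}A(b,\nabla\hat u)\cdot\nabla\psi\le C\int_{B'}|\hat u-b||\nabla u|^{p-1}|\nabla\psi|+C\int_{B'}|\nabla u|^p|\psi| .$$
Young's inequality absorbs $|\nabla\psi|^p$ and gives (20).

**Step 3: proof of (21).** The factor $M=|\hat u-b|^{p'}+|\psi|$ is bounded by a constant, so $M^{q_0/(q_0-p)}\le C(|\hat u-b|+|\psi|)$. By the Poincaré inequality and $\int_{B'}|\nabla v|^p\le C\int_{B'}|\nabla\hat u|^p$,
$$\langle|\hat u-b|+|\psi|\rangle_{B'}\le C\rho\,\langle|\nabla u|^p\rangle_{B'}^{1/p}\le C\,E(x_0,\rho)^{1/p}.$$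
Hölder's inequality and (19) give
$$\int_{B'}M|\nabla u|^p\le|B'|\,\langle|\nabla u|^{q_0}\rangle_{B'}^{p/q_0}\,\langle M^{\frac{q_0}{q_0-p}}\rangle_{B'}^{\frac{q_0-p}{q_0}}\le C\,E(x_0,\rho)^{\frac{q_0-p}{pq_0}}\int_{B_\rho}|\nabla u|^p .\qquad\square$$

**Regularity of $v$.** After a linear change of coordinates in $\mathbb R^m$ (apply $h(b)^{1/2}$, bounded together with its inverse), $v$ solves the $p$-Laplace system $\mathrm{div}(|\nabla v|^{p-2}\nabla v)=0$ weakly in $B'$. Uhlenbeck's theorem (Acta Math. 138 (1977), $p\ge2$) gives $\sigma_0\in(0,1)$ and $C$ with, for $0<s\le\rho/4$,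
$$\sup_{B_{\rho/4}}|\nabla v|^p\le C\langle|\nabla v|^p\rangle_{B'},\qquad\mathop{\mathrm{osc}}_{B_s}\nabla v\le C(s/\rho)^{\sigma_0}\langle|\nabla v|^p\rangle_{B'}^{1/p} .\tag{22}$$

**Proposition 12.** For each $\alpha\in(0,1)$ there are $t\in(0,\frac14]$ and $\varepsilon_0>0$, depending on $\alpha,n,p,Z,Q,R$, such that $B_{\rho'}(x_0)\subset\subset\Omega$ and $E(x_0,\rho')\le\varepsilon_0$ imply
$$E(x_0,s)\le t^{-p\alpha}\varepsilon_0\,(s/\rho')^{p\alpha}\qquad(0<s\le\rho').\tag{23}$$

*Proof.* **Step 1: one scale.** For $t\le\frac14$, $\int_{B_{t\rho}}|\nabla u|^p\le C\int_{B_{t\rho}}|\nabla v|^p+C\int_{B'}|\nabla\psi|^p$. By (22) the first integral is at most $C(t\rho)^n\langle|\nabla v|^p\rangle_{B'}\le Ct^n\int_{B_\rho}|\nabla u|^p$. Use (21) for the second and multiply by $(t\rho)^{p-n}$: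
$$E(x_0,t\rho)\le C_1\big(t^p+t^{p-n}E(x_0,\rho)^\beta\big)E(x_0,\rho).\tag{24}$$

**Step 2: iteration.** Choose $t\in(0,\frac14]$ with $C_1t^p\le\frac12t^{p\alpha}$, then $\varepsilon_0>0$ with $C_1t^{p-n}\varepsilon_0^\beta\le\frac12t^{p\alpha}$. If $E(x_0,\rho')\le\varepsilon_0$, then by (24) and induction $E(x_0,t^k\rho')\le t^{kp\alpha}\varepsilon_0$. For $t^{k+1}\rho'<s\le t^k\rho'$, monotonicity (16) gives $E(x_0,s)\le t^{kp\alpha}\varepsilon_0\le t^{-p\alpha}\varepsilon_0(s/\rho')^{p\alpha}$. $\square$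

## 9. Hölder continuity, $C^{1,\gamma}$ regularity and the Liouville property

**Proof of Theorem 1 and of the Hölder estimate in Theorem 2(2).**

**Step 1: energy decay at every center.** Let $B_{4\rho}(x_0)\subset\Omega$ and $x\in B_\rho(x_0)$. Then $B_{2\rho}(x)\subset\Omega$, so by Lemma 9 with $\varepsilon=\varepsilon_0$, $E(x,\rho')\le\varepsilon_0$ for $\rho'=2^{-k_0-1}\rho$, where $k_0$ is independent of $x$ and $u$. By (23) for $s\le\rho'$ and (8) for $\rho'<s\le\rho$,
$$E(x,s)\le C(s/\rho)^{p\alpha},\qquad x\in B_\rho(x_0),\ 0<s\le\rho .\tag{25}$$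

**Step 2: from decay to continuity.** Write $u_{x,s}=\langle u\rangle_{B_s(x)}$. By the Poincaré inequality $|u_{x,s}-u_{x,s/2}|\le Cs\langle|\nabla u|^p\rangle_{B_s(x)}^{1/p}\le CE(x,s)^{1/p}\le C(s/\rho)^\alpha$. Summing over the radii $2^{-j}s$, $|u(x)-u_{x,s}|\le C(s/\rho)^\alpha$ at Lebesgue points $x$. Let $x,y\in B_\rho(x_0)$ be Lebesgue points with $s=|x-y|\le\rho$. The ball $B_{s/2}(\frac{x+y}2)$ lies in $B_s(x)\cap B_s(y)$, and its mean differs from $u_{x,s}$ by at most $2^n\langle|u-u_{x,s}|\rangle_{B_s(x)}\le C(s/\rho)^\alpha$, and likewise from $u_{y,s}$. Hence $|u(x)-u(y)|\le C(|x-y|/\rho)^\alpha$. For $|x-y|>\rho$ this is trivial, since $Z$ is bounded. So $u$ has a Hölder continuous representative on $B_\rho(x_0)$ satisfying the estimate. Such a $\rho$ exists for every $x_0\in\Omega$, so $\mathrm{Sing}\,u=\emptyset$. $\blacksquare$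

**Proof of $C^{1,\gamma}$ regularity.** Work on a ball compactly contained in $\Omega$; constants may now depend on it. We show that $\nabla\hat u$ has small mean oscillation on small balls, by comparing with $v$ once more, now using that $\hat u$ oscillates little.

**Step 1: a better comparison.** By (25) and Step 2 above, for every $\alpha<1$ and all small $\rho$: $\int_{B_\rho(x)}|\nabla u|^p\le C\rho^{n-p+p\alpha}$ and $\mathrm{osc}_{B_\rho(x)}\hat u\le C\rho^\alpha$. In Lemma 11, with center $x$, let $K$ be the closed convex hull of $\hat u(B')$. Then $v$ is $K$-valued, so $|\psi|$ and $|\hat u-b|$ are at most $\mathrm{diam}\,K\le C\rho^\alpha$, and (20) gives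
$$\int_{B'}|\nabla\hat u-\nabla v|^p\le C\rho^\alpha\rho^{n-p+p\alpha}=C\rho^{n+\delta},\qquad\delta=1-(p+1)(1-\alpha).$$

**Step 2: mean oscillation of $\nabla\hat u$.** We have $\langle|\nabla v|^p\rangle_{B'}\le C\rho^{-p(1-\alpha)}$. For $s=\rho^{1+\mu}\le\rho/4$, the second estimate in (22) gives
$$\big\langle|\nabla\hat u-\langle\nabla\hat u\rangle_{B_s(x)}|^p\big\rangle_{B_s(x)}\le C\big((s/\rho)^{p\sigma_0}\rho^{-p(1-\alpha)}+s^{-n}\rho^{n+\delta}\big)=C\big(\rho^{p\mu\sigma_0-p(1-\alpha)}+\rho^{\delta-n\mu}\big).$$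
Choose $\mu>0$ with $n\mu\le\frac14$, then $\alpha$ so close to $1$ that $\delta\ge\frac12$ and $1-\alpha\le\frac12\mu\sigma_0$. The exponents are at least $\frac12p\mu\sigma_0$ and $\frac14$. Since $\rho=s^{1/(1+\mu)}$, the right side is at most $Cs^{\gamma'}$ for some $\gamma'>0$ and all small $s$. By Campanato's theorem (mean oscillation in $L^p$ bounded by $Cs^{\gamma'/p}$ on all small balls implies local Hölder continuity with exponent $\gamma'/p$), $\nabla\hat u\in C^{0,\gamma'/p}_{loc}$. Hence $u=F(\hat u)\in C^{1,\gamma}_{loc}$ for some $\gamma>0$. $\square$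

**Proof of Theorem 2(3).** Let $U\in H^{1,p}_{loc}(\mathbb R^n,Z)$ be weakly $p$-harmonic with image in $\mathbb B_R(Q)$. The Hölder estimate on $\Omega=B_{4\rho}(0)$ reads $|U(x)-U(y)|\le C(|x-y|/\rho)^\alpha$ for $x,y\in B_\rho(0)$, with $C$ independent of $\rho$. Fix $x,y$ and let $\rho\to\infty$: $U(x)=U(y)$. $\square$
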